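# Countable groups acting on finitely generated soluble groups of derived length three

## Theorem A and what it asserts

Fix a prime $p$ or $p=0$. For a prime $p$ put $k=\mathbb F_p$ and let $C$ be cyclic of order $p$. For $p=0$ put $k=\mathbb Z$ and let $C$ be infinite cyclic. Write $S\le\mathrm{Aut}(G)$ when $S$ is isomorphic to a subgroup of $\mathrm{Aut}(G)$.

**Theorem A.** Let $S$ be a countable group, and let $p$ be a prime or $0$. There is a group $G=M\rtimes Q$ with $Q=C\wr\mathbb Z$ and $M$ a cyclic right $kQ$-module such that:

1. $G$ is finitely generated and soluble with $G'''=1$, and $S\le\mathrm{Aut}(G)$.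
2. $G$ can be generated by 2 elements, and its derived length is exactly $3$.
3. $S$ centralizes $Q$ and acts trivially on $G/M$. Moreover $S\cap\mathrm{Inn}(G)=1$, so $S$ also embeds in $\mathrm{Out}(G)$.
4. If $p=0$, $G$ is torsion-free. If $p$ is prime, $G$ is an extension of a $p$-group of exponent dividing $p^2$ by $\mathbb Z$.

Part 1 answers, affirmatively, the question of this talk, which was posed as a conjecture.

**Conjecture 1.1.** For every countable group $S$ there exists a finitely generated soluble group $G$ such that $S\le\mathrm{Aut}(G)$.

In plain words: a finitely generated soluble group is built from abelian groups in finitely many layers. Can its symmetry group nevertheless contain any countable group, for instance an infinite simple one? Theorem A says yes, with two generators and three layers. It also says where the symmetries live: they move only the bottom layer $M$, and they fix every element of the complement $Q$.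

Countability is forced. If $G$ is generated by a finite set $Y$, an automorphism is determined by its values on $Y$, so $\mathrm{Aut}(G)$ embeds in the countable set of maps $Y\to G$. Together with Theorem A this gives the following.

**Corollary.** A group embeds in $\mathrm{Aut}(G)$ for some finitely generated soluble $G$ if and only if it is countable.

The group $G$ must depend on $S$. There are uncountably many non-isomorphic 2-generator groups (B. H. Neumann, 1937), while a countable group such as $\mathrm{Aut}(G)$ has only countably many pairs of elements, hence only countably many 2-generator subgroups.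

The number $3$ is the right one. This is the second result.

**Theorem B.** Let $G$ be a finitely generated group with a nilpotent normal subgroup $N$ such that $G/N$ is polycyclic. Then $\mathrm{Aut}(G)$ is nilpotent-by-(residually finite). Hence no infinite non-abelian simple group (e.g. the finitary alternating group on $\mathbb N$) embeds in $\mathrm{Aut}(G)$. In particular, derived length $3$ in Theorem A cannot be replaced by $2$, and "abelian-by-metabelian" cannot be replaced by "nilpotent-by-nilpotent" or "nilpotent-by-polycyclic".

## Wreath products, right modules, direct limits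

Commutators are $[x,y]=x^{-1}y^{-1}xy$. The derived series of $G$ is $G\ge G'\ge G''\ge\cdots$; the group is soluble if it reaches $1$, and the number of steps needed is the derived length.

**Definition (the group $Q=C\wr\mathbb Z$).** Let $A=\bigoplus_{i\in\mathbb Z}\langle a_i\rangle$ with each $\langle a_i\rangle\cong C$, and let $Q=A\rtimes\langle t\rangle$ with $t$ of infinite order and $t^{-1}a_it=a_{i+1}$.

It is generated by $t$ and $a_0$, although $A$ is not finitely generated. For $p=2$ one may think of a street of lamps: $a_i$ switches lamp $i$, and $t$ moves along the street.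

**Definition (the group $M\rtimes Q$).** For a right $kQ$-module $M$, the elements of $M\rtimes Q$ are written $qn$ with $q\in Q$, $n\in M$, and multiplied by $(qn)(q'n')=qq'(nq'+n')$.

So $M$ is an abelian normal subgroup, written additively; $q^{-1}nq=nq$, and $[n,q]=-n+nq=n(q-1)$. Since $k$ is $\mathbb Z$ or $\mathbb F_p$, the $k$-submodules of $M$ are just its additive subgroups, and if $M=m\,kQ$ is cyclic then the elements $mq=q^{-1}mq$ generate $M$ as a group. Hence $M\rtimes Q$ is generated by $m$ together with generators of $Q$.

**Definition (direct limit along injections).** Given injective maps $\cdots\to W_1\to W_0\to W_{-1}\to\cdots$, identify each $W_n$ with its image in $W_{n-1}$; the direct limit is the union $W=\bigcup_nW_n$.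

For example, $\mathbb Z\to\mathbb Z\to\mathbb Z\to\cdots$ with every map multiplication by $2$ has limit $\mathbb Z[1/2]$. Multiplication by $2$ was injective but not surjective on $\mathbb Z$; on the limit it is invertible. We shall use the limit for exactly this purpose.

We also use that a set of elements generates a group *as a monoid* if every element is a product of them, with no inverses needed. If $a,b$ generate a group, then $a,b,a^{-1},b^{-1}$ generate it as a monoid.

## Small cases, and what a commuting action requires

If $S$ is finite of order $n$, then $S\le\mathrm{Sym}(n)$ acts faithfully on $\mathbb Z^n$ by permuting coordinates, so $G=\mathbb Z^n$ works. Inner automorphisms give more: $\mathbb Z\wr\mathbb Z$ has trivial centre (shown in Step 8 below), so it embeds in its own automorphism group, and $S=\bigoplus_{\mathbb Z}\mathbb Z$ is obtained. But inner automorphisms of a soluble group form a soluble group, so a non-soluble $S$ must come from somewhere else.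

A natural source is a split extension $G=M\rtimes Q$ in which $S$ acts on $M$ and commutes with $Q$. If $h\in S$ acts on $M$ by a $kQ$-automorphism, then $qn\mapsto q(hn)$ is an automorphism of $G$, because
$$(qn)(q'n')=qq'(nq'+n')\ \longmapsto\ qq'\bigl((hn)q'+hn'\bigr)=\bigl(q(hn)\bigr)\bigl(q'(hn')\bigr).$$
Suppose moreover that $M=w\,kQ$ is cyclic. Then $s_jw=wr_j$ for some $r_j\in kQ$, and since $S$ commutes with $Q$,
$$s_{j_1}s_{j_2}\cdots s_{j_l}\,w=w\,r_{j_1}r_{j_2}\cdots r_{j_l}. \tag{1}$$
For instance $s_1s_2w=s_1(wr_2)=(s_1w)r_2=wr_1r_2$. If $Q$ is abelian, (1) shows that $S$ acts as a commutative group, so an abelian $Q$ with a cyclic $M$ handles only abelian $S$. We need a soluble $Q$ whose group ring contains elements $r_j$ that do not commute on $w$, and a module in which the words $wr_{j_1}\cdots r_{j_l}$ satisfy the relations of $S$ and no others.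

## Why the regular module fails

The first module to try is $kS$ itself, with $S$ acting by left multiplication. A $k$-linear map $f$ of $kS$ commuting with this action satisfies $f(g)=g\,f(1)$ for $g\in S$, so it is right multiplication by $f(1)\in kS$. Thus $Q$ must act through a soluble group of units of $kS$, and these may be too few.

Take $S$ free of rank 2. It can be given a two-sided invariant total order, so the units of $kS$ are trivial: if $uu'=1$, the largest term of $uu'$ is the product of the largest terms, and the smallest is the product of the smallest terms ($k$ is a domain). Both products lie over $1\in S$, which is impossible if $u$ or $u'$ has two or more terms. So units have the form $cg$ with $g\in S$ and $c$ a unit of $k$. Under $cg\mapsto g$, the image of a soluble $Q$ is a soluble subgroup of a free group, hence a cyclic group $\langle x\rangle$. Now let $0\ne w\in kS$. Every element of $w\,kQ$ has support inside $\mathrm{supp}(w)\langle x\rangle$, a finite union of left cosets of $\langle x\rangle$. The supports of the elements $hw$, $h\in S$, cover all of $S$, which is an infinite union of such cosets. So $w\,kQ$ is never $S$-invariant.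 The obstruction is precise: right multiplication by a generator $s_j$ is invertible, and the invertible operators we have on $kS$ carry the group structure of $S$ with them.

## Recording a generator before reading it

The way out is to perform "multiply by $s_j$" in two halves, neither of which is a multiplication by $s_j$. First multiply by *all* generators at once, each with a label; then read off one label.

Enlarge $kS$ to the free $k$-module $V$ with basis $(g;\varepsilon_0,\varepsilon_1,\dots)$, where $g\in S$, the labels $\varepsilon_i$ lie in $\{0,1,\dots,d\}$, and almost all of them are $0$. Define a writing operator $E$ and reading operators $X_j$ on the right: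
$$(g;\varepsilon_0,\varepsilon_1,\dots)E=\sum_{j=1}^d(gs_j;\,j,\varepsilon_0,\varepsilon_1,\dots),$$
$$(g;\varepsilon_0,\varepsilon_1,\dots)X_j=\begin{cases}(g;0,\varepsilon_1,\dots)&\text{if }\varepsilon_0=j,\\0&\text{otherwise.}\end{cases}$$
Both commute with left multiplication by $S$. With $v=(1;0,0,\dots)$ we get $vEX_j=(s_j;0,0,\dots)=s_jv$. The reading operators are harmless: $X_jX_l=0$ for all $j,l\ge1$, so the operators $1+X_j$ are invertible and commute. Better still, non-commuting words in $S$ will be told apart by the *positions* of the labels.

One defect remains: $E$ is not invertible, so it cannot be the action of a group element. Every basis vector occurring in an element of $VE$ has first label different from $0$, so $v\notin VE$. But $E$ is injective, and we know from $\mathbb Z[1/2]$ what to do: pass to the direct limit of $V\xrightarrow{E}V\xrightarrow{E}V\to\cdots$. The careful version indexes the copies of $V$ so that each label keeps a fixed address in $\mathbb Z$.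

## The module $W$ and its operators

**Step 1 (reduce to finitely many monoid generators).** This step makes the sum over $j$ finite. By the Higman–Neumann–Neumann theorem (1949), every countable group embeds in a 2-generator group. If Theorem A holds for an overgroup of $S$, it holds for $S$ with the same $G$: the action of the overgroup restricts to $S$, and all assertions about $S$ in parts 1 and 3 pass to subgroups. So we may assume that $S$ is generated as a monoid by $s_1,\dots,s_d$ with $d\ge1$.

**Step 2 (the limit $W$).** This step constructs the space on which the writing operator becomes invertible. For $n\in\mathbb Z$ let $W_n$ be the free $k$-module with basis all $(g;\varepsilon)$, where $g\in S$ and $\varepsilon:\{i\in\mathbb Z:i\ge n\}\to\{0,1,\dots,d\}$ has finite support. The group $S$ acts on the left by $h(g;\varepsilon)=(hg;\varepsilon)$. All other operators are written on the right, and products of them are read from left to right. Define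
$$\varphi_n:W_n\to W_{n-1},\qquad (g;\varepsilon)\varphi_n=\sum_{j=1}^d(gs_j;\,j\varepsilon),$$
where $j\varepsilon$ extends $\varepsilon$ by the value $j$ at the new position $n-1$. Left and right multiplication commute, so $\varphi_n$ commutes with $S$.

The map $\varphi_n$ is injective. Let $w=\sum c_{g,\varepsilon}(g;\varepsilon)$. The basis vector $(gs_1;1\varepsilon)$ arises from $(g';\varepsilon')$ and $j$ only if $j\varepsilon'=1\varepsilon$ and $g's_j=gs_1$, that is, $j=1$, $\varepsilon'=\varepsilon$, $g'=g$. So its coefficient in $w\varphi_n$ is exactly $c_{g,\varepsilon}$, and $w\varphi_n=0$ forces $w=0$.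

Let $W$ be the direct limit of $\cdots\to W_1\xrightarrow{\varphi_1}W_0\xrightarrow{\varphi_0}W_{-1}\to\cdots$. We identify $W_n$ with its image, so $W_n\subseteq W_{n-1}$ and $W=\bigcup_nW_n$, and $S$ acts on $W$.

**Step 3 (reading at an address).** This step defines the operators by which the generators $a_i$ of $A$ will act. Let $1\le j\le d$ and $i\in\mathbb Z$. For $m\le i$ and $(g;\varepsilon)\in W_m$ put $(g;\varepsilon)X_{j,i}=(g;\varepsilon')$ if $\varepsilon(i)=j$, where $\varepsilon'$ agrees with $\varepsilon$ except that $\varepsilon'(i)=0$; put $(g;\varepsilon)X_{j,i}=0$ if $\varepsilon(i)\ne j$. The map $\varphi_m$ only adds a label at $m-1<i$, so $X_{j,i}\varphi_m=\varphi_mX_{j,i}$. Hence the definitions on the various $W_m$ agree, and $X_{j,i}$ is an endomorphism of $W=\bigcup_{m\le i}W_m$. It commutes with $S$.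

After $X_{j,i}$ the label at $i$ is $0$, which differs from every $j'\ge1$, so
$$X_{j,i}X_{j',i}=0\quad\text{for all }j,j'.$$
If $i\ne i'$, then on $W_m$ with $m\le\min(i,i')$ the operators $X_{j,i}$ and $X_{j',i'}$ read and change different positions, so they commute. For $i=i'$ both products are $0$. So all $X_{j,i}$ commute.

Put $U_{j,i}=1+X_{j,i}$. Since $X_{j,i}^2=0$, we have $U_{j,i}^{\,r}=1+rX_{j,i}$ for all $r\in\mathbb Z$. Therefore the $U_{j,i}$ are commuting $k$-automorphisms of $W$, and $U_{j,i}^p=1$ when $k=\mathbb F_p$.

**Step 4 (the shift).** This step supplies the action of $t^d$. Define $\tau:W_n\to W_{n+1}$ by $(g;\varepsilon)\tau=(g;\varepsilon^\tau)$ with $\varepsilon^\tau(i+1)=\varepsilon(i)$. Both $\varphi_n\tau$ and $\tau\varphi_{n+1}$ send $(g;\varepsilon)\in W_n$ to $\sum_j(gs_j;\delta_j)\in W_n$, where $\delta_j(n)=j$ and $\delta_j(i+1)=\varepsilon(i)$ for $i\ge n$. So $\varphi_n\tau=\tau\varphi_{n+1}$, and $\tau$ is well defined on $W$. It maps each $W_n$ bijectively to $W_{n+1}$, so it is an automorphism of $W$; clearly it commutes with $S$. Finally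
$$\tau^{-1}X_{j,i}\tau=X_{j,i+1}:$$
on the left side, $\tau^{-1}$ moves the label at $i+1$ to address $i$, it is read there, and $\tau$ moves everything back. On $W_0$, regarded inside $W$, the operator $\tau$ is the writing operator $E$: shift to $W_1$, then rewrite in $W_0$ by $\varphi_1$.

**Step 5 (the identities that make the action work).** This step computes how the operators act on the simplest vectors. Let $v_n=(1;0)\in W_n$, with $0$ the zero function on $\{i\ge n\}$. Then $v_n\tau=v_{n+1}$. In $W_{n-1}$ we have $v_n=\sum_{l=1}^d(s_l;\,l0)$, with label $l$ at $n-1$ and $0$ elsewhere. The operator $X_{j,n-1}$ keeps the term with $l=j$ and erases its label, giving $(s_j;0)=s_jv_{n-1}$. For $i\ge n$ the label of $v_n$ at $i$ is $0$. Hence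
$$v_nX_{j,n-1}=s_jv_{n-1},\qquad v_nX_{j,i}=0\quad(i\ge n). \tag{2}$$

Here is the mechanism with $d=2$. Writing $(\varepsilon(0),\varepsilon(1))$ and omitting the zeros after them, $v_2$ expands in $W_0$ as
$$v_2=(s_1s_1;1,1)+(s_1s_2;2,1)+(s_2s_1;1,2)+(s_2s_2;2,2).$$
So $v_2X_{1,1}X_{2,0}=s_1s_2v_0$ while $v_2X_{2,1}X_{1,0}=s_2s_1v_0$. All the $X$'s commute, and still the two orders are distinguished, by the addresses.

## A cyclic $kQ$-module with a faithful commuting action of $S$

**Step 6 (the cyclic module $M_0$).** This step turns the operators into a module for a soluble group and proves Conjecture 1.1 in substance. Let $Q_d=A\langle t^d\rangle$, the preimage in $Q$ of $d\mathbb Z\le\mathbb Z\cong Q/A$; it is normal of index $d$, and $Q=\bigsqcup_{r=0}^{d-1}Q_dt^r$. Every integer is uniquely $di+j-1$ with $i\in\mathbb Z$, $1\le j\le d$. Let $Q_d$ act on $W$ on the right by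
$$a_{di+j-1}\mapsto U_{j,i},\qquad t^d\mapsto\tau.$$
On $A$ this is a homomorphism, because the $U_{j,i}$ commute and have $p$-th power $1$ when $p$ is prime. It is compatible with conjugation by $t^d$, because $t^{-d}a_{di+j-1}t^d=a_{d(i+1)+j-1}$ and $\tau^{-1}U_{j,i}\tau=U_{j,i+1}$. So $W$ is a right $kQ_d$-module on which $S$ acts by $kQ_d$-automorphisms.

Let $M_0=v_0\,kQ_d\subseteq W$. By (2), $v_1X_{j,0}=s_jv_0$. Since $v_1=v_0\tau$ and $a_{j-1}$ acts as $U_{j,0}$,
$$s_jv_0=v_0\,\tau\,(U_{j,0}-1)=v_0\,t^d(a_{j-1}-1)\in M_0. \tag{3}$$
So the elements asked for in (1) are $r_j=t^d(a_{j-1}-1)$. Since $s_j$ commutes with $Q_d$, we get $s_jM_0=(s_jv_0)kQ_d\subseteq M_0$. Every element of $S$, inverses included, is a product of $s_j$'s; here we use that they generate $S$ as a monoid. Thus $hM_0\subseteq M_0$ for all $h\in S$. Applying this to $h^{-1}$ as well gives $hM_0=M_0$. If $1\ne h\in S$, then $hv_0=(h;0)$ and $v_0=(1;0)$ are different basis vectors of $W_0\subseteq W$. So $S$ acts faithfully on the cyclic $kQ_d$-module $M_0$ by module automorphisms.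

As a check, let $S=\{1,s\}$ have order 2, $d=1$, $s_1=s$, $k=\mathbb F_2$. By (3), the relation $s^2=1$ should read $v_0=v_0\,t(a_0-1)t(a_0-1)=v_0\,t^2(a_1-1)(a_0-1)=v_2X_{1,1}X_{1,0}$. Indeed $v_2=(s;1)$ with label at address $1$, which in $W_0$ is $(s^2;1,1)=(1;1,1)$; reading both labels leaves $(1;0)=v_0$. The relations of $S$ have become relations of the module, not of $Q$.

At this point $M_0\rtimes Q_d$ is already a soluble group generated by $t^d,a_0,\dots,a_{d-1},v_0$ and carrying a faithful action of $S$. To obtain the precise $Q$ of Theorem A we induce.

**Step 7 (induction to $Q$; proof of part 1).** This step replaces $Q_d$ by $Q$, which no longer depends on $d$. As a left $kQ_d$-module, $kQ$ is free on $1,t,\dots,t^{d-1}$. Put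
$$M=M_0\otimes_{kQ_d}kQ=\bigoplus_{r=0}^{d-1}M_0\otimes t^r,\qquad h(x\otimes t^r)=hx\otimes t^r\quad(h\in S).$$
For $q\in Q$ write $t^rq=q't^{r'}$ with $q'\in Q_d$; then $(x\otimes t^r)q=xq'\otimes t^{r'}$, and since $h(xq')=(hx)q'$, the action of $S$ commutes with $Q$. It is faithful, being faithful on $M_0\otimes1$. With $m=v_0\otimes1$ we have $m\,kQ_d\,t^r=M_0\otimes t^r$, so $M=m\,kQ$ is cyclic. From (3),
$$s_1m=m\,t^d(a_0-1). \tag{4}$$

Let $G=M\rtimes Q$. It is generated by $t,a_0,m$. Moreover $G/AM\cong\mathbb Z$, and $AM/M\cong A$ is abelian, and $M$ is abelian, so $G'\le AM$, $G''\le M$, $G'''=1$. As checked earlier, $qn\mapsto q(hn)$ is an automorphism of $G$ for each $h\in S$; these maps compose as the elements of $S$ do, and only $h=1$ gives the identity. So $S\le\mathrm{Aut}(G)$. This proves part 1 of Theorem A, and Conjecture 1.1 is true. $\blacksquare$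

## No inner automorphisms, torsion, two generators, derived length

**Step 8 ($S$ meets $\mathrm{Inn}(G)$ trivially; part 3).** This step shows that the symmetries are genuinely outer. By construction each $h\in S$ fixes every $q\in Q$ and acts trivially on $G/M$.

First, $Z(Q)=1$. If $q=at^n$ with $a\in A$ is central, then $a_0=q^{-1}a_0q=t^{-n}a_0t^n=a_n$, so $n=0$. Then $a$ commutes with $t$, so its support is invariant under the shift; being finite, it is empty, and $a=1$. (For $p=0$ this is the fact about $\mathbb Z\wr\mathbb Z$ used above.)

Suppose $h\in S$ acts on $G$ as conjugation by $qn$. It acts trivially on $G/M\cong Q$, so $q\in Z(Q)=1$. So $h$ is conjugation by $n\in M$, which is trivial on the abelian group $M$. As $S$ acts faithfully on $M$, $h=1$. Hence $S\cap\mathrm{Inn}(G)=1$, and $S$ embeds in $\mathrm{Out}(G)$.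

**Step 9 (torsion; part 4).** This step reads off the torsion from the layers. If $p=0$, then $W$ is an ascending union of free abelian groups, hence torsion-free; so are $M_0\subseteq W$ and $M$, a direct sum of copies of $M_0$. The group $Q=\mathbb Z\wr\mathbb Z$ is an extension of torsion-free groups, hence torsion-free, and the same argument applies to $G$. If $p$ is prime, then $M$ and $A\cong AM/M$ are elementary abelian $p$-groups, so $AM$ is a $p$-group of exponent dividing $p^2$, and $G/AM\cong\mathbb Z$.

**Step 10 (two generators).** This step merges the generators $a_0$ and $m$ into one. Let $y=a_0m$ and $T=\langle t,y\rangle$. We want $T=G$, and the plan is to find a nonzero element of $M$ in $T$ as a commutator-like expression. Put $z=t^{-d}yt^d=a_d\,(mt^d)\in T$. Then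
$$yz=a_0a_d\,(ma_d+mt^d),\qquad zy=a_da_0\,(mt^da_0+m).$$
The $Q$-parts agree since $A$ is abelian, so $T\cap M$ contains
$$(zy)^{-1}(yz)=m(a_d-1)-mt^d(a_0-1). \tag{5}$$
The index $d=d\cdot1+1-1$ corresponds to $i=1$, $j=1$, so $a_d$ acts on $M_0\otimes1$ as $U_{1,1}$ and $m(a_d-1)=v_0X_{1,1}\otimes1=0$ by (2). By (4) the second term is $s_1m$. So (5) equals $-s_1m$, and $s_1m\in T\cap M$.

The images of $t$ and $y$ in $G/M\cong Q$ are $t$ and $a_0$, so $TM=G$. The subgroup $T\cap M$ is normalized by $T$, and by $M$ because $M$ is abelian. So it is normal in $G$, that is, a $\mathbb ZQ$-submodule of $M$. It therefore contains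
$$(s_1m)\,\mathbb ZQ=s_1(m\,\mathbb ZQ)=s_1M=M.$$
Hence $M\le T$ and $T=TM=G$.

**Step 11 (derived length exactly 3).** This step shows that $G'$ is not abelian, which with $G'''=1$ completes part 2. Let $L$ be the additive subgroup of $M$ generated by all $n(a-1)=[n,a]$ with $n\in M$, $a\in A$. Then $L\le G'$. It is invariant under $Q$, since $n(a-1)q=nq\,(q^{-1}aq-1)$, and under $S$, since $h(n(a-1))=(hn)(a-1)$. By (4), $s_1m=(mt^d)(a_0-1)\in L$; applying $s_1^{-1}$ gives $m\in L$. So $L=M$ and $M\le G'$.

Also $a_{-d}^{-1}a_0=[a_{-d},t^d]\in G'$. The index $-d$ corresponds to $i=-1$, $j=1$, so this element acts on $M_0\otimes1$ as $U_{1,-1}^{-1}U_{1,0}$. By (2), $v_0X_{1,-1}=s_1v_{-1}$, while $v_0X_{1,0}=0$ and $v_{-1}X_{1,0}=0$. So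
$$v_0\,U_{1,-1}^{-1}U_{1,0}=(v_0-s_1v_{-1})U_{1,0}=v_0-s_1v_{-1}\ne v_0 .$$
Thus $m$ and $a_{-d}^{-1}a_0$ are elements of $G'$ that do not commute, and $G''\ne1$. All four parts of Theorem A are proved, and with them the Corollary. $\blacksquare$

## Nilpotent-by-polycyclic groups have too few automorphisms

We turn to Theorem B. A group is *residually finite* if every nontrivial element survives in some finite quotient; this passes to subgroups. An infinite simple group is not residually finite: a normal subgroup of finite index missing some nontrivial element would be proper, hence trivial, and the group would be finite. A group is *polycyclic* if it has a finite subnormal series with cyclic factors; subgroups and quotients are again polycyclic, polycyclic groups are finitely generated, and finitely generated nilpotent groups are polycyclic. By contrast $C\wr\mathbb Z$ is not polycyclic, since $A$ is not finitely generated; this is the room that Theorem A uses.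

The plan is to find a characteristic quotient of $G$ that is residually finite, and to show that the automorphisms invisible there form a nilpotent group. Let $G$ and $N$ be as in Theorem B.

**Step 12 (a characteristic replacement for $N$).** This step is needed because $N$ itself need not be invariant under automorphisms. Let $F$ be the Fitting subgroup of $G$, generated by all nilpotent normal subgroups. It is characteristic and contains $N$. As $F/N\le G/N$ is finitely generated, finitely many elements generate $F$ modulo $N$, and each of them lies in a product of finitely many nilpotent normal subgroups. So $F=NN_1\cdots N_r$ with finitely many nilpotent normal $N_i$. By Fitting's theorem (a product of two nilpotent normal subgroups is nilpotent), $F$ is nilpotent. And $G/F$, a quotient of $G/N$, is polycyclic.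

**Step 13 ($\mathrm{Aut}(G/F')$ is residually finite).** This step provides the residually finite quotient. The group $H=G/F'$ is finitely generated and abelian-by-polycyclic. We quote that finitely generated abelian-by-(polycyclic-by-finite) groups are residually finite (J. E. Roseblade, *J. Pure Appl. Algebra* 3 (1973); A. V. Jategaonkar, *J. Pure Appl. Algebra* 4 (1974)); for abelian-by-nilpotent groups this is due to P. Hall, 1959. So $H$ is residually finite.

By a theorem of G. Baumslag (1963), the automorphism group of a finitely generated residually finite group is residually finite. Here is the argument. Let $1\ne\alpha\in\mathrm{Aut}(H)$, say $x^{-1}x^\alpha\ne1$. Choose a normal subgroup of finite index $n$ in $H$ not containing $x^{-1}x^\alpha$. A finitely generated group has only finitely many subgroups of index $n$, so their intersection $D$ has finite index, and it is characteristic. The homomorphism $\mathrm{Aut}(H)\to\mathrm{Aut}(H/D)$ has finite image, and $\alpha$ acts nontrivially on $H/D$ because $x^{-1}x^\alpha\notin D$.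

**Step 14 (the kernel acts trivially on a central series).** This step examines the automorphisms lost in passing to $G/F'$. Since $F'$ is characteristic, there is a homomorphism $\mathrm{Aut}(G)\to\mathrm{Aut}(G/F')$; let $K$ be its kernel. It acts trivially on $G/F'$, hence on $G/F$ and on $F/F'$. Write $\gamma_i=\gamma_i(F)$ for the lower central series, $\gamma_1=F$, $\gamma_2=F'$, $\gamma_i=[\gamma_{i-1},F]$. We claim that $K$ acts trivially on each $\gamma_i/\gamma_{i+1}$.

The claim holds for $i=1$. Let $i\ge2$ and assume it for $i-1$. The group $\gamma_i$ is generated by the elements $[u,f]$ with $u\in\gamma_{i-1}$, $f\in F$. For $\alpha\in K$ write $u^\alpha=uc$ with $c\in\gamma_i$, and $f^\alpha=fe$ with $e\in\gamma_2$. The identities $[uc,x]=[u,x]^c[c,x]$ and $[u,fe]=[u,e][u,f]^e$ (exponents denoting conjugation) give, modulo $\gamma_{i+1}$,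
$$[u,f]^\alpha=[uc,fe]\equiv[u,fe]\equiv[u,f].$$
Indeed $[c,fe]\in[\gamma_i,F]=\gamma_{i+1}$ and $[u,e]\in[\gamma_{i-1},\gamma_2]\le\gamma_{i+1}$, while conjugation by elements of $F$ does not change elements of $\gamma_i$ modulo $\gamma_{i+1}$. This proves the claim.

**Step 15 ($K$ is nilpotent).** This step applies the theorem of Kaluzhnin (1953; generalized by P. Hall, *Illinois J. Math.* 2 (1958)): a group of automorphisms that stabilizes a finite normal series is nilpotent. By Step 14, $K$ stabilizes the series $G\ge F\ge\gamma_2\ge\cdots\ge1$, which is finite since $F$ is nilpotent. We give the argument. Rename the series $G=G_0\ge G_1\ge\cdots\ge G_n=1$, all $G_i$ normal in $G$ and $K$-invariant, with $K$ trivial on every $G_i/G_{i+1}$, and put $G_i=1$ for $i>n$. For $j\ge1$ let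
$$K_j=\{\alpha\in K:\ g^{-1}g^\alpha\in G_{i+j}\text{ for all }i\ge0,\ g\in G_i\}.$$
This is a subgroup, because $g^{-1}g^{\alpha\beta}=(g^{-1}g^\beta)(g^{-1}g^\alpha)^\beta$ and $(g^{-1}g^{\alpha^{-1}})^\alpha=(g^{-1}g^\alpha)^{-1}$, and $G_{i+j}$ is $K$-invariant. Also $K_1=K$, and $K_n=1$ (take $i=0$). In $G\rtimes K$ we have $[g,\alpha]=g^{-1}g^\alpha$, so $[G_i,K_j]\le G_{i+j}$. Therefore
$$[[G_i,K_j],K]\le G_{i+j+1},\qquad [[K,G_i],K_j]\le[G_{i+1},K_j]\le G_{i+j+1}.$$
As $G_{i+j+1}$ is normal in $G\rtimes K$, the three subgroups lemma gives $[[K_j,K],G_i]\le G_{i+j+1}$ for all $i$, that is, $[K_j,K]\le K_{j+1}$. By induction $\gamma_j(K)\le K_j$, so $\gamma_n(K)=1$ and $K$ is nilpotent.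

**Step 16 (conclusion of Theorem B).** This step assembles the pieces. The group $K$ is a nilpotent normal subgroup of $\mathrm{Aut}(G)$, and $\mathrm{Aut}(G)/K$ embeds in the residually finite group $\mathrm{Aut}(G/F')$. So $\mathrm{Aut}(G)$ is nilpotent-by-(residually finite).

Let $S\le\mathrm{Aut}(G)$ be infinite, simple and non-abelian. Then $S\cap K$ is $1$ or $S$. If it is $1$, then $S$ embeds in a residually finite group, which is impossible for an infinite simple group. If it is $S$, then $S$ is nilpotent, which is impossible for a non-abelian simple group. So no such $S$ embeds.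

The finitary alternating group on $\mathbb N$, the union of the groups $\mathrm{Alt}(n)$, is an example that is moreover countable. A nontrivial normal subgroup meets $\mathrm{Alt}(n)$ nontrivially for all large $n$, and these are simple for $n\ge5$, so it contains them all.

Finally, the sharpness statements. A finitely generated metabelian group satisfies the hypothesis with $N=G'$, since $G/G'$ is a finitely generated abelian group, hence polycyclic. So derived length $2$ does not suffice for all countable $S$, and $3$ is the least derived length that does. If $G$ is finitely generated and nilpotent-by-nilpotent, the top quotient is finitely generated nilpotent, hence polycyclic, so this class is covered too, and nilpotent-by-polycyclic is the hypothesis itself. $\blacksquare$
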